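# Maximal function and square function of two-parameter martingales at $p=1$

A martingale has two natural sizes: its maximal function, and the square root of the sum of the squares of its increments. For a martingale indexed by two integers, with the increments taken over unit squares of the index grid, are the $L^1$ norms of these two sizes comparable, with constants that do not depend on the martingale or on the $\sigma$-algebras? We prove that they are. We begin with one index, where the answer is easy, and then look at what a second index changes.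

Functions are real-valued unless we say otherwise, relations between random variables hold almost surely, and $E$ is expectation. $C$ denotes absolute constants that may change from line to line.

## 1. One index: a square-root weight

Let $(\mathcal F_n)_{0\le n\le N}$ be a filtration with conditional expectations $E_n$, and let $(f_n)_{0\le n\le N}$ be an integrable martingale with $f_0=0$. Put $d_k=f_k-f_{k-1}$, $f^*=\max_n|f_n|$ and $S=(\sum_{k=1}^N d_k^2)^{1/2}$.

**Proposition 1.1 (Davis's inequality).** There is an absolute constant $C$ with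
$$Ef^*\le C\,ES,\qquad ES\le C\,Ef^* .$$

We use Jensen's inequality for conditional expectations and Doob's inequality $\|\max_nE_n|g|\|_2\le 2\|g\|_2$, together with two lemmas that will serve again with two indices. The first bounds a sum of products when one factor has bounded conditional tail sums.

**Lemma 1.2 (Carleson embedding).** Let $\mu_k,g_k\ge0$ $(1\le k\le N)$ be $\mathcal F_k$-measurable, with $E_i\sum_{k\ge i}\mu_k\le A$ for $i=1,\dots,N$. Then $E\sum_k\mu_kg_k\le A\,E\max_kg_k$.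

**Proof.** Let $g_k^*=\max_{j\le k}g_j$ and $g_0^*=0$. Write $g_k^*=\sum_{i\le k}(g_i^*-g_{i-1}^*)$, exchange the two sums, and condition on $\mathcal F_i$:
$$E\sum_k\mu_kg_k\le E\sum_k\mu_kg_k^*=E\sum_i(g_i^*-g_{i-1}^*)\,E_i\sum_{k\ge i}\mu_k\le A\,Eg_N^*.\qquad\square$$

**Lemma 1.3.** Let $(\mathcal G_m)_{0\le m\le N}$ be a filtration with conditional expectations $Q_m$, and let $g_0,\dots,g_N$ be random variables with $\sum_m|g_m|\le1$. Put $\beta_l=(Q_l-Q_{l-1})\sum_{m\ge l}g_m$ for $1\le l\le N$. Then $|\beta_l|\le2$, and for $0\le l_0\le N$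
$$Q_{l_0}\sum_{l>l_0}\beta_l^2\le2 .$$

**Proof.** The first claim is clear. Let $\psi=\sum_{m>l_0}Q_mg_m$, a bounded function. For $l>l_0$ we have $(Q_l-Q_{l-1})Q_m=Q_l-Q_{l-1}$ if $m\ge l$, and $=0$ if $m\le l-1$. Hence $\beta_l=(Q_l-Q_{l-1})\psi$ for $l>l_0$. These are the increments after time $l_0$ of the martingale $Q_l\psi$, so $Q_{l_0}\sum_{l>l_0}\beta_l^2\le Q_{l_0}\psi^2$. Next,
$$\psi^2\le2\sum_{l_0<m\le m'}Q_m|g_m|\;Q_{m'}|g_{m'}| .$$
Since $Q_m|g_m|$ is $\mathcal G_{m'}$-measurable for $m'\ge m$, applying $Q_{l_0}=Q_{l_0}Q_{m'}$ lets us remove $Q_{m'}$ from the second factor: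
$$Q_{l_0}\psi^2\le2\,Q_{l_0}\sum_{m>l_0}Q_m|g_m|\sum_{m'\ge m}|g_{m'}|\le2\,Q_{l_0}\sum_{m>l_0}Q_m|g_m|=2\,Q_{l_0}\sum_{m>l_0}|g_m|\le2 .\qquad\square$$

**Proof of $Ef^*\le C\,ES$ in one index.** Assume $ES<\infty$ and let $\delta>0$. The plan is to write $Ef^*$ as a pairing and to apply the Cauchy–Schwarz inequality with the weight $\rho_k=E_k\rho$, where $\rho=(S+\delta)^{1/2}$. The square root puts $\rho$ in $L^2$, where Doob's inequality is available.

Let $a_n$ be the sign of $f_n$ if $n$ is the first index with $|f_n|=f^*$, and $0$ otherwise. Then $\sum_n|a_n|\le1$ and $f^*=\sum_nf_na_n$. Put $\varphi=\sum_nE_na_n$, which is bounded, and $D_k=E_k-E_{k-1}$. Since $f_n=E_nf_N$, $f_N=\sum_kd_k$ and $D_kd_k=d_k$,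
$$Ef^*=\sum_nE\,f_N\,E_na_n=E f_N\varphi=\sum_kE\,d_k\,D_k\varphi\le\Big(E\sum_kd_k^2\rho_k^{-2}\Big)^{1/2}\Big(E\sum_k(D_k\varphi)^2\rho_k^2\Big)^{1/2}.$$
By Jensen, $\rho_k^{-2}\le E_k\rho^{-2}$, so the first expectation is at most $ES^2\rho^{-2}=E\,S^2/(S+\delta)\le ES$. For the second, $D_kE_n$ is $D_k$ for $n\ge k$ and $0$ for $n<k$, so $D_k\varphi=(E_k-E_{k-1})\sum_{n\ge k}a_n$. Lemma 1.3 gives $E_i\sum_{k\ge i}(D_k\varphi)^2\le4+2=6$. Lemma 1.2 and Doob bound the second expectation by $6\,E\max_k\rho_k^2\le24\,E\rho^2=24\,E(S+\delta)$. Let $\delta\to0$: $Ef^*\le5\,ES$.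

**Proof of $ES\le C\,Ef^*$ in one index.** Here $Ef^*<\infty$, because there are finitely many indices. Let $\delta>0$. We want a weight that dominates $f$ at every time and never drops much. Let $Mg=\max_kE_k|g|$, so $\|Mg\|_2\le2\|g\|_2$. For $0\le g\in L^2$ let $Rg=\sum_{i\ge0}4^{-i}M^ig$. Then $g\le Rg$, $\|Rg\|_2\le2\|g\|_2$ and $M(Rg)\le\sum_i4^{-i}M^{i+1}g\le4Rg$.

Put $\rho=R((f^*+\delta)^{1/2})$ and $y_k=E_k\rho$. From $y_{k-1}\le M\rho\le4\rho$, applying $E_k$, we get $y_{k-1}\le4y_k$. From $|f_k|^{1/2}\le\rho$, applying $E_k$, we get $|f_k|\le y_k^2$. For any numbers $x_k,w_k$, with $\Delta u_k=u_k-u_{k-1}$,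
$$(\Delta x_k)^2w_k=(x_k^2w_k-x_{k-1}^2w_{k-1})-x_{k-1}^2\Delta w_k-2x_{k-1}w_{k-1}\Delta x_k-2x_{k-1}\Delta x_k\Delta w_k .\tag{1.1}$$
Indeed the last two terms add up to $-2x_{k-1}(x_k-x_{k-1})w_k$; expand. Use (1.1) with $x_k=f_k$ and $w_k=y_k^{-2}$. All terms are integrable, since $x_k^2w_k\le y_k^2$, $x_{k-1}^2w_k\le16y_{k-1}^2$ and $|x_{k-1}|w_{k-1}\le1$. Take expectations and sum over $k$.

The first bracket telescopes to at most $Ey_N^2\le E\rho^2$. The second term contributes at most $0$, because $E_{k-1}y_k^{-2}\ge y_{k-1}^{-2}$ by Jensen. The third contributes $0$. The last is at most $\frac12(\Delta x_k)^2w_k+2x_{k-1}^2(\Delta w_k)^2/w_k$, and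
$$\frac{x_{k-1}^2(\Delta w_k)^2}{w_k}=\frac{x_{k-1}^2(y_k-y_{k-1})^2(1+y_{k-1}/y_k)^2}{y_{k-1}^4}\le25\,(y_k-y_{k-1})^2 .$$
So $I=E\sum_kd_k^2y_k^{-2}$, which is finite, satisfies $I\le2E\rho^2+100\,E\sum_k(y_k-y_{k-1})^2\le102\,E\rho^2$. Finally $y_k\le4\rho$ gives $S\le4\rho(\sum_kd_k^2y_k^{-2})^{1/2}$, and
$$ES\le4(E\rho^2)^{1/2}I^{1/2}\le C\,E\rho^2\le C\,E(f^*+\delta).$$
Let $\delta\to0$. $\square$

What happens to these two arguments when there are two indices?

## 2. Two indices: commuting $\sigma$-algebras and the theorems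

Let $(\Omega,\mathcal A,P)$ be a probability space and $\mathbb N=\{1,2,\dots\}$.

**Definition 2.1.** A *two-parameter stochastic basis* is a family of $\sigma$-algebras $\mathcal F_{n,m}\subset\mathcal A$ $(n,m\in\mathbb N)$ with $\mathcal F_{n,m}\subset\mathcal F_{k,l}$ whenever $n\le k$ and $m\le l$. Put $\mathcal F_{n,\infty}=\sigma(\bigcup_m\mathcal F_{n,m})$ and $\mathcal F_{\infty,m}=\sigma(\bigcup_n\mathcal F_{n,m})$, and write $E_{n,m},E_{n,\infty},E_{\infty,m}$ for the conditional expectations. The basis satisfies $\mathcal F_4$ if for all integrable $f$ and all $n,m\in\mathbb N$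
$$E_{n,\infty}E_{\infty,m}f=E_{\infty,m}E_{n,\infty}f=E_{n,m}f .\tag{2.1}$$

*Examples.* On a product of two probability spaces with filtrations $(\mathcal G_n)$ and $(\mathcal H_m)$, the basis $\mathcal G_n\otimes\mathcal H_m$ satisfies $\mathcal F_4$ by Fubini's theorem. For any filtration, $\mathcal F_{n,m}=\mathcal F_n$ for all $m$ satisfies $\mathcal F_4$: here $E_{n,\infty}=E(\cdot|\mathcal F_n)$ and $E_{\infty,m}=E(\cdot|\mathcal F_\infty)$. The condition can fail: let $\xi$ be a uniform sign, $\mathcal F_{1,1}$ trivial, and $\mathcal F_{n,m}=\sigma(\xi)$ for all other $(n,m)$. Then $E_{1,\infty}E_{\infty,1}\xi=\xi$ while $E_{1,1}\xi=0$.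

**Definition 2.2.** A *two-parameter martingale* is a family $f=(f_{n,m})$ of integrable functions with $f_{n,m}$ being $\mathcal F_{n,m}$-measurable and $E_{k,l}f_{n,m}=f_{k,l}$ for $k\le n$, $l\le m$. Put
$$d_{k,l}f=f_{k,l}-f_{k-1,l}-f_{k,l-1}+f_{k-1,l-1},\qquad f^*=\sup_{n,m}|f_{n,m}|,\qquad S(f)=\Big(\sum_{k,l\ge1}|d_{k,l}f|^2\Big)^{1/2},$$
where $f_{n,0},f_{0,m},f_{0,0}$ are symbols set equal to $0$; they impose no condition on $f$. For $0<p<\infty$ put $\|f\|_{H^*_p}=\|f^*\|_p$ and $\|f\|_{H^S_p}=\|S(f)\|_p$; the spaces $H_p^*$ and $H_p^S$ consist of the martingales for which the respective quantity is finite.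

The two-parameter Burkholder–Gundy inequality, which we take as known for $1<p<\infty$, says that
$$c_p\|f\|_{H^S_p}\le\|f\|_{H^*_p}\le C_p\|f\|_{H^S_p}\tag{2.2}$$
with positive constants depending only on $p$.

**Theorem 2.3.** There is an absolute constant $C$ such that, for every basis satisfying $\mathcal F_4$ and every two-parameter martingale $f$,
$$\text{(A)}\quad\|f^*\|_1\le C\|S(f)\|_1,\qquad\qquad\text{(B)}\quad\|S(f)\|_1\le C\|f^*\|_1 .$$

So (2.2) holds for $p=1$ under $\mathcal F_4$ alone, and $H_1^*=H_1^S$ with equivalent norms.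

**Theorem 2.4.** Let $0<p<\infty$. Then (2.2) holds with constants depending only on $p$, for all bases satisfying $\mathcal F_4$ and all $f$, if and only if $p\ge1$. For $p<1$ each of the two inequalities fails separately. Moreover, if $|v_{k,l}|\le1$, where $v_{k,l}$ is $\mathcal F_{k-1,l-1}$-measurable for $k,l\ge2$ and deterministic if $k=1$ or $l=1$, then $T_vf=\big(\sum_{k\le n,\,l\le m}v_{k,l}d_{k,l}f\big)_{n,m}$ satisfies $\|(T_vf)^*\|_1\le C^2\|f^*\|_1$, with $C$ from Theorem 2.3.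

*Cases by hand.* If only $f_{1,1}$ is considered, then $f^*=|f_{1,1}|=S$. On a product space with $f_{n,m}(\omega_1,\omega_2)=g_n(\omega_1)h_m(\omega_2)$ we have $d_{k,l}f=d_kg\,d_lh$, so $f^*=g^*h^*$ and $S(f)=S(g)S(h)$. Expectations factor, and Proposition 1.1 applied to each factor gives Theorem 2.3 for such $f$ (the convention $f_0=0$ is reconciled with Section 1 by the random sign of Section 3).

## 3. Reduction to a finite grid that vanishes on two edges

This section replaces the infinite index set by a finite grid, and turns the conventional zeros $f_{n,0},f_{0,m}$ into genuine values of a martingale.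

**Step 1: finitely many indices.** Let $f^*_N=\max_{n,m\le N}|f_{n,m}|$ and $S_N^2=\sum_{k,l\le N}|d_{k,l}f|^2$. By monotone convergence it suffices to prove $Ef^*_N\le C\,ES_N$ and $ES_N\le C\,Ef_N^*$ with $C$ independent of $N$. Commutation survives on the finite grid. The operators $E_{n,\infty}$ and $E_{\infty,m}$ all commute (two of the same kind because they are nested), so for $n,m\le N$
$$E_{n,N}E_{N,m}=E_{n,\infty}E_{\infty,N}E_{N,\infty}E_{\infty,m}=E_{n,\infty}E_{\infty,m}=E_{n,m},$$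
and in the same way $E_{N,m}E_{n,N}=E_{n,m}$. For complex $f$, treat real and imaginary parts: each has maximal and square function at most those of $f$, and those of $f$ are at most the sums of the two.

**Step 2: a row and a column of zeros.** Let $\tilde\Omega=\Omega\times\{\pm1\}^2$, with independent uniform signs $\tau,\tau'$. For $0\le n,m\le N$ let $\tilde{\mathcal F}_{n,m}=\mathcal F_{n\vee1,m\vee1}\otimes T_n\otimes T'_m$, where $T_0,T_0'$ are trivial and $T_n=\sigma(\tau)$, $T_m'=\sigma(\tau')$ for $n,m\ge1$. Every integrable function on $\tilde\Omega$ is a finite sum of products $g(\omega)u(\tau)u'(\tau')$, and on such a product the conditional expectation acts on each factor separately. So commutation persists for $0\le n,m\le N$. Put $\tilde f_{n,m}=\tau\tau'f_{n,m}$ for $n,m\ge1$, and $\tilde f_{n,m}=0$ if $n=0$ or $m=0$. Since $\tau$ and $\tau'$ have mean $0$, this is a martingale. Its maximal function is $f_N^*$, and its differences for $k,l\ge1$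 are $\tau\tau'd_{k,l}f$.

**The normalized setting.** From now on the indices are $0\le n,m\le N$, the $\sigma$-algebras $\mathcal F_{n,m}$ increase in both indices,
$$E^1_n=E(\cdot|\mathcal F_{n,N}),\qquad E^2_m=E(\cdot|\mathcal F_{N,m}),\qquad E^1_nE^2_m=E^2_mE^1_n=E_{n,m},$$
and $f$ is an integrable martingale with $f_{n,0}=f_{0,m}=0$. We write $S=S(f)$, $f^*=\max|f_{n,m}|$ and $\Delta^1f_{k,l}=f_{k,l}-f_{k-1,l}$. The index $k$ is called a column and the index $l$ a row.

## 4. Maximal operator, projections and majorants on the grid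

**Fact 4.1.** If $g$ is integrable and $\mathcal F_{N,l}$-measurable, then $E^1_kg=E^1_kE^2_lg=E_{k,l}g$; symmetrically for $E^2$. Hence for fixed $l$, $k\mapsto f_{k,l}$ is a martingale for $(\mathcal F_{k,N})_k$, and for fixed $k$, $l\mapsto f_{k,l}$ is a martingale for $(\mathcal F_{N,l})_l$. Lemma 1.2 will always be applied with the filtration $(\mathcal F_{k,N})_k$.

**Fact 4.2.** $Mg:=\max_{k,l}E_{k,l}|g|$ satisfies $\|Mg\|_2\le4\|g\|_2$. Indeed $E_{k,l}|g|\le E^1_k(\max_jE^2_j|g|)$; apply Doob twice.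

**Fact 4.3.** For $k,l\ge1$ let
$$D_{k,l}=(E^1_k-E^1_{k-1})(E^2_l-E^2_{l-1})=E_{k,l}-E_{k-1,l}-E_{k,l-1}+E_{k-1,l-1}.$$
By commutation these are mutually orthogonal self-adjoint projections on $L^2$, so $\sum E|D_{k,l}g|^2\le Eg^2$. Moreover $d_{k,l}f=D_{k,l}f_{N,N}$, $D_{k,l}d_{k,l}f=d_{k,l}f$, and, by telescoping, $f_{N,N}=\sum_{k,l\ge1}d_{k,l}f$.

Let $K=8$, and for $0\le g\in L^2$ put $Rg=\sum_{i\ge0}8^{-i}M^ig$. By Fact 4.2, $\|Rg\|_2\le\sum_i8^{-i}4^i\|g\|_2=2\|g\|_2$. Also $g\le Rg$, $M(Rg)\le\sum_i8^{-i}M^{i+1}g\le K\,Rg$, and $g\le g'$ implies $Rg\le Rg'$.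

**Definition 4.4.** A *majorant* is a $\rho\in L^2$ with $\rho\ge c$ for some constant $c>0$ and $M\rho\le K\rho$. Write $\rho_{k,l}=E_{k,l}\rho$ and $\rho^*_{k,l}=\max_{i\le k,\,j\le l}\rho_{i,j}$.

*Examples.* If $g\in L^2$ is bounded below by a positive constant, $Rg$ is a majorant. Constants $c>0$ are majorants. A random one, to be used again: let $N=1$, $h>32$, let $\rho=h$ with probability $1/h$ and $\rho=1$ otherwise, with $\mathcal F_{0,m}$ trivial and $\mathcal F_{1,m}=\mathcal A$ for $m=0,1$. Then $\rho_{0,m}=E\rho=2-1/h$ and $\rho_{1,m}=\rho$, so $M\rho\le2\rho$.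

For a majorant $\rho$ the following hold.

* **(R1)** $\rho_{i,j}\le M\rho\le K\rho$ for all $i,j$. Applying $E_{k,l}$: $\rho_{i,j}\le K\rho_{k,l}$ for $i\le k$, $j\le l$, that is, $\rho^*_{k,l}\le K\rho_{k,l}$. Also $\rho^*_{k,l}\le K\rho$.
* **(R2)** If $h\le\rho$ and $h$ is $\mathcal F_{k,l}$-measurable, then $h\le\rho_{k,l}$ (apply $E_{k,l}$).
* **(R3)** Let $\sigma_{k,l}=\rho_{k,l}-\rho_{k,l-1}$. For fixed $l$, $\sigma_{k,l}=E^1_k(E^2_l-E^2_{l-1})\rho$ is a martingale in $k$. Doob for each $l$, and then orthogonality over $l$, give $\sum_{l\ge1}E\max_k\sigma_{k,l}^2\le4\sum_lE\sigma_{N,l}^2\le4E\rho^2$.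

## 5. Staircase boundaries and large jumps: where the one-index proofs stop

**The maximal function.** The pairing argument of Section 1 carries over (we write it out in Section 7) and leaves us with
$$E\sum_{k,l\ge1}|D_{k,l}\varphi|^2\rho_{k,l}^2\le C\,E\rho^2,\qquad\varphi=\sum_{n,m}E_{n,m}a_{n,m},\quad\sum|a_{n,m}|\le1 .$$
Cut $\rho_{k,l}$ into levels. We then want $E\sum1_{U_{k,l}}|D_{k,l}\varphi|^2$ to be controlled by the probability that the region $U=\{(k,l):\rho^*_{k,l}>t\}$ is nonempty. In one index the region is $\{k\ge\kappa\}$ for a stopping time $\kappa$; the single entry point costs at most $4$, and Lemma 1.3 makes all later points cost at most $2$. In two indices the region is an up-set of the grid with a staircase boundary. Each corner costs a constant, and the number of corners is not controlled by adaptedness and monotonicity: if $U_{k,l}=\Omega$ for $k+l\ge N$ and $U_{k,l}=\emptyset$ otherwise, there are $N+1$ points $(k,l)$ of the region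 with $(k-1,l)$ and $(k,l-1)$ outside it or off the grid, while the probability is $1$.

**The square function.** Fix $k$ and run the one-index argument in $l$ on $v_l=\Delta^1f_{k,l}$. If $|f_{k,l}|\le\rho_{k,l}^2$, the error terms are multiples of $v_{l-1}^2\rho_{k,l-1}^{-4}\sigma_{k,l}^2$. For one $k$ this is at most a constant times $\sigma_{k,l}^2$. Summing that crude bound over $k$ can cost a factor $N$: if $\rho$ is $\mathcal F_{0,N}$-measurable, then $\rho_{k,l}=\rho_{0,l}$, hence $\sigma_{k,l}=\sigma_{0,l}$ for every $k$. What would repair this is Lemma 1.2, given a Carleson bound in $k$: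
$$E^1_i\sum_{k\ge i}(\Delta^1f_{k,l})^2\rho_{k,l}^{-4}\le A .\tag{5.1}$$

For fixed $l$ this concerns a martingale $x_k=f_{k,l}$ and a positive martingale $y_k=\rho_{k,l}$ with $|x_k|\le y_k^2$ and $y_i\le Ky_k$ for $i\le k$. These two properties do not imply (5.1), as the following one-index example shows.

Let $h\ge2$ be an integer, $q=h^{-2}$, $u=e^{-2}$, $y_0=1$, $x_0=0$. At each step $k=1,\dots,h$, a process that is still alive is stopped with probability $q$ and otherwise stays alive. If it is stopped at step $k$, then $y_k=hy_{k-1}$; if it stays alive, then $y_k=\frac h{h+1}y_{k-1}$. While alive, $x$ alternates between $0$ (even times) and $u$ (odd times); if stopped at step $k$, it jumps to $-u(1-q)/q$ for odd $k$ and to $u/q$ for even $k$. After stopping, both are constant. Both are martingales: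
$$qh+(1-q)\tfrac h{h+1}=\tfrac1h+\tfrac{h-1}h=1,\qquad(1-q)u-q\tfrac{u(1-q)}q=0,\qquad q\cdot\tfrac uq+(1-q)\cdot0=u .$$
While alive, $y_k=(1+\frac1h)^{-k}\in[e^{-1},1]$. So $y_i\le e\,y_k$ for $i\le k$, also after a stop since stopping multiplies $y$ by $h$. Further, $|x_k|\le u\le y_k^2$ while alive, and after a stop at step $j$, $|x_k|\le uh^2\le h^2y_{j-1}^2=y_k^2$. But $P(\text{alive at }k)\ge1-kq\ge1-\frac1h$, and on that event $(\Delta x_k)^2y_k^{-4}\ge u^2$. Therefore
$$E\sum_{k=1}^h(\Delta x_k)^2y_k^{-4}\ge(h-1)e^{-4},$$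
which is unbounded. With $\rho=y_h$, the majorant condition in this filtration even holds with $e<K$ in place of $K$.

The damage comes from large upward jumps of $y$. Each move of $x$ by $u$ is compensated by a rare jump of size about $uh^2$, and this jump lies below $y_k^2$ only because $y$ jumps with it. Our remedy is to add the conditional expectations of these large jumps of $f$ to the majorant. The new majorant has to serve all rows $l$ at once, so we must control $E\sum_k\max_l\rho_{k,l}^2$, the maximum being over large jumps only. For a single $l$ this is easy. If $\Theta=4K^2$ and $k_1<k_2<\cdots$ are the times with $y_k>\Theta y_{k-1}$, then $y_{k_{j+1}}>\Theta y_{k_{j+1}-1}\ge(\Theta/K)y_{k_j}=4Ky_{k_j}$, so $\sum_jy_{k_j}^2\le2\max_ky_k^2$. With the maximum over $l$ inside, different $k$ may use different rows, and the geometric growth is lost. The next section replaces it. The same estimate also controls the corners of the staircase.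

## 6. Large jumps are sparse

This is a martingale version of the sparseness argument in Journé's covering lemma: two levels, $t$ and $\eta t$, are compared.

Fix a majorant $\rho$ and let $\eta=1/(2K)=1/16$. For $t>0$ let $U^t_{k,l}=\{\rho^*_{k,l}>t\}\in\mathcal F_{k,l}$. These sets increase in $k$ and $l$ and decrease in $t$. At a point $\omega$ let
$$\lambda_t(k)=\min\{l:\omega\in U^t_{k,l}\},\qquad\kappa_t(l)=\min\{k:\omega\in U^t_{k,l}\}\qquad(\min\emptyset=\infty).$$

**Definition 6.1.** Column $k\ge1$ is *$t$-bad* at $\omega$ if $\lambda_t(k)=l<\infty$ and $\omega\notin U^{\eta t}_{k-1,l}$. Row $l\ge1$ is *$t$-bad* at $\omega$ if $\kappa_t(l)=k<\infty$ and $\omega\notin U^{\eta t}_{k,l-1}$.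

So column $k$ is bad if, at the height where it first reaches level $t$, the previous column has not even reached level $\eta t$. *Examples.* If $\rho=c$ is constant, then $\rho^*_{k,l}=c$ everywhere and there are no bad columns. In the random example after Definition 4.4, take $32\le t<h$. On $\{\rho=h\}$ we have $\lambda_t(1)=0$ and $\rho^*_{0,0}=2-1/h<2\le\eta t$, so column $1$ is $t$-bad there; on $\{\rho=1\}$ level $t$ is never reached.

By monotonicity, we have a criterion that will be used several times: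
$$\omega\in U^t_{k,l}\setminus U^{\eta t}_{k-1,l}\ \Longrightarrow\ \text{column }k\text{ is }t\text{-bad at }\omega,\tag{6.1}$$
since $l'=\lambda_t(k)\le l$ and then $\omega\notin U^{\eta t}_{k-1,l'}$. Likewise for rows: if $\omega\in U^t_{k,l}\setminus U^{\eta t}_{k,l-1}$, row $l$ is $t$-bad.

**Lemma 6.2 (jump lemma).** $\sum_{k\ge1}P(\text{column }k\text{ is }t\text{-bad})\le2P(K\rho>t)$, and likewise for rows.

**Proof.** The point is that a bad column must, with conditional probability at least $\frac12$, be the first column ever to reach level $t$. Let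
$$B_{k,l}=\{\lambda_t(k)=l\}\setminus U^{\eta t}_{k-1,l}\in\mathcal F_{k,l},\qquad G_k=U^t_{k,N}\in\mathcal F_{k,N}.$$
$G_k$ increases in $k$, and $G_k\subset\{K\rho>t\}$ by (R1). Since $1_{G_{k-1}}$ is $\mathcal F_{k-1,N}$-measurable, both $E^1_k$ and $E^1_{k-1}$ fix it, so
$$E_{k,l}1_{G_{k-1}}=E^2_lE^1_k1_{G_{k-1}}=E^2_l1_{G_{k-1}}=E^2_lE^1_{k-1}1_{G_{k-1}}=E_{k-1,l}1_{G_{k-1}}\le\tfrac Kt\,\rho_{k-1,l}.$$
The last step uses $1_{G_{k-1}}\le K\rho/t$. On $B_{k,l}$ we have $\rho_{k-1,l}\le\rho^*_{k-1,l}\le\eta t$, so the right side is at most $K\eta=\frac12$. As $B_{k,l}\in\mathcal F_{k,l}$, this gives $P(B_{k,l}\cap G_{k-1})\le\frac12P(B_{k,l})$, that is, $P(B_{k,l})\le2P(B_{k,l}\setminus G_{k-1})$. For fixed $k$ the $B_{k,l}$ are disjoint subsets of $G_k$ whose union is the event that column $k$ is $t$-bad. Hence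
$$P(\text{column }k\text{ is }t\text{-bad})\le2P(G_k\setminus G_{k-1}).$$
Sum over $k$: the total is at most $2P(G_N)\le2P(K\rho>t)$. Rows are treated by exchanging the indices. $\square$

**Corollary 6.3.** With $\Theta=4K^2$,
$$E\sum_{k=1}^N\max_l\rho_{k,l}^2\,1\{\rho_{k,l}>\Theta\rho_{k-1,l}\}\le11K^2E\rho^2 .$$

**Proof.** At a given $\omega$, suppose the maximum for $k$ is nonzero and attained at $l$. Choose $j\in\mathbb Z$ with $2^j<\rho_{k,l}\le2^{j+1}$. By (R1), $\rho^*_{k-1,l}\le K\rho_{k-1,l}<K2^{j+1}/\Theta=\eta2^j$, so $\omega\in U^{2^j}_{k,l}\setminus U^{\eta2^j}_{k-1,l}$, and column $k$ is $2^j$-bad by (6.1). The maximum is at most $4^{j+1}$. So the left side is at most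
$$\sum_{j\in\mathbb Z}4^{j+1}\cdot2P(K\rho>2^j)=8\,E\sum_{2^j<K\rho}4^j\le8\cdot\tfrac43K^2E\rho^2=\tfrac{32}3K^2E\rho^2 .\qquad\square$$

## 7. The maximal function is controlled by the square function

**Step 1: duality.** This step reduces (A) to an estimate for $\varphi$. Assume $ES<\infty$, let $\delta>0$, and put $\rho=R((S+\delta)^{1/2})$. This is a majorant with $\rho^2\ge S+\delta$ and $E\rho^2\le4E(S+\delta)$. Order the grid points and let $a_{n,m}$ be the sign of $f_{n,m}$ at the first point where $|f_{n,m}|=f^*$, and $0$ elsewhere. Then $\sum|a_{n,m}|\le1$ and $f^*=\sum f_{n,m}a_{n,m}$. Put $\varphi=\sum E_{n,m}a_{n,m}$, which is bounded. By Fact 4.3,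
$$Ef^*=Ef_{N,N}\varphi=\sum_{k,l\ge1}E\,d_{k,l}f\,D_{k,l}\varphi\le\Big(E\sum|d_{k,l}f|^2\rho_{k,l}^{-2}\Big)^{1/2}\Big(E\sum|D_{k,l}\varphi|^2\rho_{k,l}^2\Big)^{1/2}.$$
By Jensen $\rho_{k,l}^{-2}\le E_{k,l}\rho^{-2}$, and $d_{k,l}f$ is $\mathcal F_{k,l}$-measurable, so the first expectation is at most $ES^2\rho^{-2}\le E\,S^2/(S+\delta)\le ES$. If the second is at most $C\,E\rho^2\le4C\,E(S+\delta)$, then $\delta\to0$ gives (A). So (A) follows from the next statement.

**Proposition 7.1.** For every majorant $\rho$ and all measurable $a_{n,m}$ with $\sum|a_{n,m}|\le1$, the function $\varphi=\sum E_{n,m}a_{n,m}$ satisfies $E\sum_{k,l\ge1}|D_{k,l}\varphi|^2\rho_{k,l}^2\le C\,E\rho^2$.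

**Step 2: one level at a time.** This step removes the weight. We claim that for each $t>0$
$$E\sum_{k,l\ge1}1_{U^t_{k,l}}|D_{k,l}\varphi|^2\le124\,\pi,\qquad\pi:=P(K\rho>\eta^2t).\tag{7.1}$$
This suffices: $\rho_{k,l}^2\le\sum_j4^{j+1}1\{2^j<\rho_{k,l}\le2^{j+1}\}$ and $\{\rho_{k,l}>2^j\}\subset U^{2^j}_{k,l}$, so the sum in the proposition is at most
$$124\sum_j4^{j+1}P(K\eta^{-2}\rho>2^j)=496\,E\sum_{2^j<K\eta^{-2}\rho}4^j\le496\cdot\tfrac43K^2\eta^{-4}E\rho^2 .$$

Fix $t$. We use three levels: $U^{(1)}=U^t\subset U^{(2)}=U^{\eta t}\subset U^{(3)}=U^{\eta^2t}$. Let $O=U^{(3)}_{N,N}$, so $P(O)\le\pi$ by (R1). Split $a=b+c$ with $b=a1_O$ and $c=a1_{O^c}$, and $\varphi=\varphi_b+\varphi_c$ accordingly.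

**Step 3: the part living on $O$.** Here the smallness of $O$ is enough. For $g\in L^2$,
$$|E\varphi_bg|=\Big|\sum E\,b_{n,m}E_{n,m}g\Big|\le E\Big(\sum|b_{n,m}|\Big)Mg\le E\,1_OMg\le4P(O)^{1/2}\|g\|_2 .$$
So $\sum E|D_{k,l}\varphi_b|^2\le E\varphi_b^2\le16\pi$.

**Step 4: the part living off $O$ sees only the boundary.** We have $D_{k,l}E_{n,m}=D_{k,l}$ if $n\ge k$ and $m\ge l$, and $=0$ otherwise. Hence $D_{k,l}\varphi_c=D_{k,l}\mathcal C$ with
$$\mathcal C=\mathcal C_{k,l}=\sum_{n\ge k,\,m\ge l}c_{n,m},\qquad|\mathcal C|\le1,\qquad\mathcal C=0\text{ on }O .$$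
As $U^{(3)}_{i,j}\in\mathcal F_{i,j}$ and $U^{(3)}_{i,j}\subset O$, we have $1_{U^{(3)}_{i,j}}E_{i,j}\mathcal C=E_{i,j}(1_{U^{(3)}_{i,j}}\mathcal C)=0$:
$$E_{i,j}\mathcal C=0\quad\text{on }U^{(3)}_{i,j}.\tag{7.2}$$
So on $U^{(1)}_{k,l}$, where $E_{k,l}\mathcal C=0$,
$$D_{k,l}\varphi_c=-E_{k-1,l}\mathcal C-E_{k,l-1}\mathcal C+E_{k-1,l-1}\mathcal C .\tag{7.3}$$
Fix $\omega$, write $(k,l)\in U^{(i)}$ for $\omega\in U^{(i)}_{k,l}$, and let $(k,l)\in U^{(1)}$ with $k,l\ge1$. Four cases arise, according to whether $(k-1,l)$ and $(k,l-1)$ lie in $U^{(3)}$.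

**Case (i): $(k-1,l)\in U^{(3)}$ and $(k,l-1)\in U^{(3)}$.** By (7.2) and (7.3), $D_{k,l}\varphi_c=E_{k-1,l-1}\mathcal C$. This is bounded by $1$ and vanishes unless $(k-1,l-1)\notin U^{(3)}$, which we now assume. The middle level decides whom to charge.

* If $(k-1,l)\notin U^{(2)}$, column $k$ is $t$-bad by (6.1). Since $(k-1,l)\in U^{(3)}$ and $(k-1,l-1)\notin U^{(3)}$, $l=\lambda_{\eta^2t}(k-1)$ is determined by $k$.
* If $(k-1,l)\in U^{(2)}$, then, as $(k-1,l-1)\notin U^{(3)}$, row $l$ is $\eta t$-bad by the row version of (6.1) at level $\eta t$. Since $(k,l-1)\in U^{(3)}$ and $(k-1,l-1)\notin U^{(3)}$, $k=\kappa_{\eta^2t}(l-1)$ is determined by $l$.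

So each bad column or row is charged at most once. By Lemma 6.2 the expected contribution is at most $2P(K\rho>t)+2P(K\rho>\eta t)\le4\pi$.

**Case (ii): $(k-1,l)\notin U^{(3)}$ and $(k,l-1)\in U^{(3)}$.** This is a long edge of the staircase, where one column can be charged for many $l$; Lemma 1.3 handles it. Column $k$ is $t$-bad by (6.1), and $l\ge\lambda_t(k)$. By (7.3), $D_{k,l}\varphi_c=-\beta_l$, where
$$\beta_l=(E_{k-1,l}-E_{k-1,l-1})\mathcal C_{k,l}=(E^2_l-E^2_{l-1})\sum_{m\ge l}g_m,\qquad g_m=E^1_{k-1}\sum_{n\ge k}c_{n,m},$$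
and $\sum_m|g_m|\le1$. Let $B=\{\lambda_t(k)=l_0,\ \text{column }k\text{ is }t\text{-bad}\}\in\mathcal F_{k,l_0}\subset\mathcal F_{N,l_0}$. Lemma 1.3 with $\mathcal G_m=\mathcal F_{N,m}$ gives
$$E\,1_B\sum_{l\ge\max(l_0,1)}\beta_l^2\le4P(B)+E\,1_BE^2_{l_0}\sum_{l>l_0}\beta_l^2\le6P(B).$$
Sum over $l_0$: column $k$ contributes at most $6P(\text{column }k\text{ is }t\text{-bad})$, and all columns together at most $12\pi$.

**Case (iii): $(k-1,l)\in U^{(3)}$ and $(k,l-1)\notin U^{(3)}$.** This is case (ii) with the indices exchanged. Row $l$ is $t$-bad and $k\ge\kappa_t(l)$. Also $D_{k,l}\varphi_c=-(E^1_k-E^1_{k-1})\sum_{n\ge k}g'_n$ with $g'_n=E^2_{l-1}\sum_{m\ge l}c_{n,m}$, and Lemma 1.3 applies with $\mathcal G_n=\mathcal F_{n,N}$ on the events $\{\kappa_t(l)=k_0,\ \text{row }l\text{ is }t\text{-bad}\}\in\mathcal F_{k_0,l}\subset\mathcal F_{k_0,N}$. The contribution is at most $12\pi$.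

**Case (iv): $(k-1,l)\notin U^{(3)}$ and $(k,l-1)\notin U^{(3)}$.** By (7.3), $|D_{k,l}\varphi_c|\le3$. Column $k$ is $t$-bad by (6.1). Moreover $l=\lambda_t(k)$, since $(k,l)\in U^{(1)}$ and $(k,l-1)\notin U^{(1)}$. So each bad column is charged once, and the contribution is at most $9\cdot2\pi=18\pi$.

**Step 5: addition.** Altogether $E\sum1_{U^{(1)}_{k,l}}|D_{k,l}\varphi_c|^2\le(4+12+12+18)\pi=46\pi$. With $|D_{k,l}\varphi|^2\le2|D_{k,l}\varphi_b|^2+2|D_{k,l}\varphi_c|^2$ the left side of (7.1) is at most $2\cdot16\pi+2\cdot46\pi=124\pi$. This proves Proposition 7.1 and (A). $\square$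

## 8. A majorant that pays for large jumps, and a Carleson bound in one direction

We turn to (B). Since the index set is finite, $Ef^*<\infty$. Let $\delta>0$.

**Step 1: the first majorant.** Let $\rho^0=R((f^*+\delta)^{1/2})$, so $E(\rho^0)^2\le4E(f^*+\delta)$. Since $|f_{k,l}|^{1/2}\le\rho^0$, (R2) gives $|f_{k,l}|\le(\rho^0_{k,l})^2$.

**Step 2: the compensators of the large jumps.** This step shows that they are affordable in $L^1$, simultaneously in all rows. For $k\ge1$ put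
$$\zeta_{k,l}=|\Delta^1f_{k,l}|\,1\{\rho^0_{k,l}>\Theta\rho^0_{k-1,l}\},\qquad Z=\sum_{k=1}^NE^1_{k-1}\Big(\max_l\zeta_{k,l}\Big).$$
On the event in the indicator, $|\Delta^1f_{k,l}|\le(\rho^0_{k,l})^2+(\rho^0_{k-1,l})^2\le2(\rho^0_{k,l})^2$. So by Corollary 6.3 for $\rho^0$,
$$EZ=E\sum_k\max_l\zeta_{k,l}\le22K^2E(\rho^0)^2\le C\,E(f^*+\delta).$$
Off this event, $|\Delta^1f_{k,l}|\le H(\rho^0_{k-1,l})^2$ with $H=\Theta^2+1$.

**Step 3: the corrected majorant.** Let
$$X=f^*+\delta+Z,\qquad\rho=R(X^{1/2}),\qquad E\rho^2\le4EX\le C\,E(f^*+\delta).\tag{8.1}$$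
Since $X\ge f^*+\delta$, we have $\rho\ge\rho^0$ and $\rho_{k,l}\ge\rho^0_{k,l}$. For all $k,l$ (with $k\ge1$ in (B2) and (B3)) the following hold.

* **(B1)** $|f_{k,l}|\le\rho_{k,l}^2$.
* **(B2)** $|\Delta^1f_{k,l}|\le H\rho_{k-1,l}^2+\zeta_{k,l}$.
* **(B3)** Put $\varepsilon_{k,l}=E^1_{k-1}\zeta_{k,l}$. Then $Z_{k,l}:=\sum_{1\le j\le k}\varepsilon_{j,l}\le\rho_{k-1,l}^2$.

To see (B3), note that $\zeta_{j,l}$ is $\mathcal F_{j,l}$-measurable, so by Fact 4.1 $\varepsilon_{j,l}=E_{j-1,l}\zeta_{j,l}$ is $\mathcal F_{j-1,l}$-measurable. Hence $Z_{k,l}$ is $\mathcal F_{k-1,l}$-measurable. As $Z_{k,l}\le Z\le X\le\rho^2$, (R2) applied to $Z_{k,l}^{1/2}$ gives the claim.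

The bound (5.1) now holds for this $\rho$.

**Lemma 8.1.** There is an absolute constant $A$ such that, for every $l$ and $1\le i\le N$,
$$E^1_i\sum_{k=i}^N(\Delta^1f_{k,l})^2\rho_{k,l}^{-4}\le A .$$

**Proof.** Fix $l$ and write
$$x_k=f_{k,l},\quad y_k=\rho_{k,l},\quad w_k=y_k^{-4},\quad E_k=E^1_k,\quad r_k=y_k/y_{k-1},\quad\Delta u_k=u_k-u_{k-1},$$
and drop $l$ from $\zeta,\varepsilon,Z$. By Fact 4.1, $x$ and $y$ are martingales for $(\mathcal F_{k,N})_k$. By (R1), $r_k\ge1/K$. Since $\rho\ge\delta^{1/2}$, also $y_k\ge\delta^{1/2}$.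

**Step a: expansion.** This step isolates the one dangerous term. By (B1) and (R1), $|\Delta x_k|\le(1+K^2)y_k^2$, so $(\Delta x_k)^2w_k\le(1+K^2)^2$; this takes care of $k=i$ and shows that all sums are bounded. For $k>i$ use (1.1). All terms are integrable: $x_k^2w_k\le1$, $x_{k-1}^2w_k\le K^4$ and $|x_{k-1}|w_{k-1}\le y_{k-1}^{-2}\le\delta^{-1}$, and the last term of (1.1) is then a combination of integrable ones. Apply $E_i\sum_{k>i}$. The bracket telescopes to at most $1$. The second term contributes at most $0$, since $E_{k-1}y_k^{-4}\ge y_{k-1}^{-4}$ by Jensen. The third contributes $0$.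

**Step b: the last term, according to the size of the jump.** If $r_k\le2$,
$$|2x_{k-1}\Delta x_k\Delta w_k|\le\tfrac12(\Delta x_k)^2w_k+2x_{k-1}^2(\Delta w_k)^2/w_k,$$
and by (B1)
$$\frac{x_{k-1}^2(\Delta w_k)^2}{w_k}\le y_{k-1}^4y_k^4\,(y_k^{-4}-y_{k-1}^{-4})^2=(r_k^2-r_k^{-2})^2=\Big[\frac{(r_k-1)(r_k+1)(r_k^2+1)}{r_k^2}\Big]^2\le(15K^2)^2(r_k-1)^2 .$$
If $r_k>2$, then $|\Delta w_k|\le w_{k-1}$, and by (B1) and (B2)
$$|2x_{k-1}\Delta x_k\Delta w_k|\le2|\Delta x_k|\,y_{k-1}^{-2}\le2H+2\zeta_ky_{k-1}^{-2}.$$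
Absorbing $\frac12(\Delta x_k)^2w_k$ on the left, with $C_1=\max\{2(15K^2)^2,2H\}$,
$$\tfrac12E_i\sum_{k>i}(\Delta x_k)^2w_k\le1+C_1E_i\sum_{k>i}\big[(r_k-1)^21_{r_k\le2}+1_{r_k>2}\big]+2E_i\sum_{k>i}\zeta_ky_{k-1}^{-2}.\tag{8.2}$$

**Step c: the middle sum.** A logarithm controls the relative steps of $y$. Let $\phi(r)=r-1-\log r\ge0$. Since $\phi(1)=\phi'(1)=0$ and $\phi''(r)=r^{-2}\ge\frac14$ on $(0,2]$, we have $\phi(r)\ge(r-1)^2/8$ there; on $(2,\infty)$, $\phi\ge1-\log2\ge\frac18$. So the middle bracket is at most $8\phi(r_k)$. Here $r_k$ and $\log r_k$ are integrable, because $-\log K\le\log r_k\le r_k-1$. Since $E_{k-1}r_k=1$ and $y_i\le Ky_N$,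
$$E_i\sum_{k>i}\phi(r_k)=-E_i\sum_{k>i}\log r_k=E_i\log(y_i/y_N)\le\log K .$$
So the middle sum is at most $8\log K$.

**Step d: the last sum.** This is where the correction $Z$ is used. As $y_{k-1}$ is $\mathcal F_{k-1,N}$-measurable, $E_i\sum_{k>i}\zeta_ky_{k-1}^{-2}=E_i\sum_{k>i}\varepsilon_ky_{k-1}^{-2}$. Let $m_k=\max_{i\le j\le k}y_j$. By (R1), $m_{k-1}\le Ky_{k-1}$, so $y_{k-1}^{-2}\le K^2m_{k-1}^{-2}$. By (B3), $Z_k\le y_{k-1}^2\le m_{k-1}^2$ for $k>i$. Group the $k>i$ by the integer $s\ge0$ with $2^sy_i\le m_{k-1}<2^{s+1}y_i$. If $k'$ is the largest index in a group, the sum of the $\varepsilon_k$ over the group is at most $Z_{k'}\le m_{k'-1}^2\le4^{s+1}y_i^2$. Thus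
$$\sum_{k\text{ in group }s}\varepsilon_km_{k-1}^{-2}\le4^{s+1}y_i^2\cdot4^{-s}y_i^{-2}=4,$$
and the group is empty unless $m_N\ge2^sy_i$. By Doob's maximal inequality, conditionally on $\mathcal F_{i,N}$, for the positive martingale $(y_k)_{k\ge i}$,
$$E_i\sum_{k>i}\varepsilon_ky_{k-1}^{-2}\le4K^2\sum_{s\ge0}P(m_N\ge2^sy_i\,|\,\mathcal F_{i,N})\le4K^2\sum_{s\ge0}2^{-s}=8K^2 .$$

**Step e: conclusion.** By (8.2) the lemma holds with $A=(1+K^2)^2+2(1+8C_1\log K+16K^2)$. $\square$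

## 9. The square function is controlled by the maximal function

Let $\rho$ be as in (8.1) and $I=E\sum_{k,l\ge1}(d_{k,l}f)^2\rho_{k,l}^{-2}$.

**Step 1: the one-index argument in $l$, for each $k$.** Fix $k\ge1$ and write
$$v_l=\Delta^1f_{k,l}\ (v_0=0),\qquad y_l=\rho_{k,l},\qquad w_l=y_l^{-2},\qquad d_l=v_l-v_{l-1}=d_{k,l}f,\qquad\sigma_l=y_l-y_{l-1}.$$
In $l$, both $(v_l)$ and $(y_l)$ are martingales for $(\mathcal F_{N,l})_l$, and $|v_l|\le(1+K^2)y_l^2$ by (B1) and (R1). Use (1.1) with $x=v$ and index $l$: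
$$d_l^2w_l=(v_l^2w_l-v_{l-1}^2w_{l-1})-v_{l-1}^2\Delta w_l-2v_{l-1}w_{l-1}d_l-2v_{l-1}d_l\Delta w_l .$$
All terms are integrable: $v_l^2w_l\le Cy_l^2$, $v_{l-1}^2w_l\le Cy_{l-1}^4y_l^{-2}\le Cy_{l-1}^2$, $|v_{l-1}|w_{l-1}\le C$, and $d_l^2w_l\le2(v_l^2+v_{l-1}^2)w_l$. In expectation the second term is at most $0$ (Jensen for $E^2_{l-1}$), and the third is $0$. The last is at most $\frac12d_l^2w_l+2v_{l-1}^2(\Delta w_l)^2/w_l$, and
$$\frac{(\Delta w_l)^2}{w_l}=\frac{(y_{l-1}^2-y_l^2)^2}{y_l^2y_{l-1}^4}=\frac{\sigma_l^2(1+y_{l-1}/y_l)^2}{y_{l-1}^4}\le(1+K)^2\sigma_l^2y_{l-1}^{-4}.$$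
The bounding terms are integrable, since $v_{l-1}^2\sigma_l^2y_{l-1}^{-4}\le C\sigma_l^2$. Sum over $l$, absorb, and sum over $k$:
$$I\le2E\sum_k\big[(\Delta^1f_{k,N})^2\rho_{k,N}^{-4}\big]\rho_{k,N}^2+4(1+K)^2\sum_{l\ge1}E\sum_k\big[(\Delta^1f_{k,l-1})^2\rho_{k,l-1}^{-4}\big]\sigma_{k,l}^2 .\tag{9.1}$$

**Step 2: summation in $k$.** This is the sum that lost a factor $N$ in Section 5. By Lemma 8.1 the brackets in (9.1), as sequences in $k$, satisfy the hypothesis of Lemma 1.2 for the filtration $(\mathcal F_{k,N})_k$ with constant $A$. The other factors $\rho_{k,N}^2$ and $\sigma_{k,l}^2$ are $\mathcal F_{k,N}$-measurable. So by Lemma 1.2, Doob and (R3),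
$$I\le2A\,E\max_k\rho_{k,N}^2+4(1+K)^2A\sum_{l\ge1}E\max_k\sigma_{k,l}^2\le\big(8A+16(1+K)^2A\big)E\rho^2 .$$

**Step 3: removal of the weight.** By (R1), $\rho_{k,l}\le K\rho$, so $S\le K\rho\,\big(\sum(d_{k,l}f)^2\rho_{k,l}^{-2}\big)^{1/2}$. By Cauchy–Schwarz and (8.1),
$$ES\le K(E\rho^2)^{1/2}I^{1/2}\le C\,E\rho^2\le C\,E(f^*+\delta).$$
Let $\delta\to0$. This proves (B), and with Section 7 it completes the proof of Theorem 2.3. $\square$

## 10. The range $p\ge1$, and martingale transforms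

We prove Theorem 2.4.

**Step 1: $p\ge1$.** For $p>1$ this is the known inequality (2.2); for $p=1$ it is Theorem 2.3.

**Step 2: reduction of $p<1$ to one index.** Let $\mathcal F_{n,m}=\mathcal F_n$ for all $m$, which satisfies $\mathcal F_4$ by the examples in Section 2. For $f_{n,m}=f_n$ we get $d_{k,1}f=f_k-f_{k-1}$ (with $f_0=0$) and $d_{k,l}f=0$ for $l\ge2$. So one-index examples suffice. Let $\xi_1,\dots,\xi_N$ be i.i.d. with $P(\xi_k=1)=q=1-P(\xi_k=0)$ and $W=\sum\xi_k$, so $P(W=0)\ge1-Nq$. Both examples have increments $\pm(\xi_k-q)$ and are constant after time $N$, so $S^2=\sum(\xi_k-q)^2\le W+Nq^2$.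

**Step 3: the right inequality of (2.2) fails for $p<1$.** Let $f_n=\sum_{k\le n}(\xi_k-q)$ with $Nq=\theta<1$. Since $p/2<1$ and $W$ is integer-valued, $S^p\le W^{p/2}+(q\theta)^{p/2}\le W+(q\theta)^{p/2}$. Hence $ES^p\le\theta+(q\theta)^{p/2}$, which tends to $\theta$ as $N\to\infty$ with $\theta$ fixed. On $\{W=0\}$ we have $f_n=-nq$, so $f^*=\theta$ and $E(f^*)^p\ge\theta^p(1-\theta)$. Thus $\sup_NE(f^*)^p/ES^p\ge\theta^{p-1}(1-\theta)$, which tends to $\infty$ as $\theta\to0$.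

**Step 4: the left inequality of (2.2) fails for $p<1$.** Choose $0<a<1$ so small that $p(1-a/2)<1-a$, which is possible since $p<1$. Let $f_n=\sum_{k\le n}(-1)^k(\xi_k-q)$ with $N=\lfloor q^{-a}\rfloor$. The alternating constants sum to at most $q$ in absolute value, so $f^*\le W+q$ and
$$E(f^*)^p\le E W^p+q^p\le Nq+q^p\le q^{1-a}+q^p .$$
On $\{W=0\}$ we have $S=q\sqrt N$. Since $N\ge\frac12q^{-a}$,
$$ES^p\ge(1-Nq)(q\sqrt N)^p\ge(1-q^{1-a})\,2^{-p/2}q^{p(1-a/2)} .$$
Both $1-a$ and $p$ exceed $p(1-a/2)$, so $ES^p/E(f^*)^p\to\infty$ as $q\to0$.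

**Step 5: transforms.** We check that $T_vf$ is a martingale; the rest follows from Theorem 2.3. The functions $v_{k,l}d_{k,l}f$ are integrable and $\mathcal F_{k,l}$-measurable. So it suffices to show $E_{n,m}(v_{k,l}d_{k,l}f)=0$ whenever $k>n$ or $l>m$. Let $k>n$, so $k\ge2$. Since $E_{k-1,\infty}f_{k,l}=E_{k-1,\infty}E_{\infty,l}f_{k,l}=E_{k-1,l}f_{k,l}=f_{k-1,l}$, and likewise with $l-1$ in place of $l$ (trivially if $l=1$), we have $E_{k-1,\infty}d_{k,l}f=0$. As $v_{k,l}$ is $\mathcal F_{k-1,l-1}$-measurable or deterministic, $E_{k-1,\infty}(v_{k,l}d_{k,l}f)=v_{k,l}E_{k-1,\infty}d_{k,l}f=0$. Apply $E_{n,m}=E_{\infty,m}E_{n,\infty}$, where $E_{n,\infty}=E_{n,\infty}E_{k-1,\infty}$. The case $l>m$ is symmetric, with $E_{\infty,l-1}$. So $T_vf$ is a martingale with $d_{k,l}(T_vf)=v_{k,l}d_{k,l}f$, whence $S(T_vf)\le S(f)$. By (A) and (B),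
$$\|(T_vf)^*\|_1\le C\|S(T_vf)\|_1\le C\|S(f)\|_1\le C^2\|f^*\|_1 .\qquad\square$$
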